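\title{Butler modules over valuation domains are completely decomposable}

\begin{abstract}
A torsion-free module $M$ over a valuation domain $R$ is a Butler module if $\operatorname{Bext}^1_R(M,T)=0$ for all torsion modules $T$. We prove, in ZFC, that every Butler module, of any rank, is a direct sum of rank-one modules. In particular, a Butler module of finite balanced-projective dimension is balanced-projective. It suffices to test the vanishing of $\operatorname{Bext}^1_R(M,-)$ on a single torsion module constructed from $M$.
\end{abstract}

\section{The question and the result}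

Throughout, $R$ is a valuation domain with quotient field $Q$: for every $0\ne q\in Q$, one of $q$, $q^{-1}$ lies in $R$. An exact sequence $0\to A\to B\to C\to 0$ of $R$-modules is \emph{balanced} if it remains exact under $\operatorname{Hom}_R(U,-)$ for every module $U=J/I$, where $0\le I<J\le Q$ are $R$-submodules of $Q$. For $I=0$ these $U$ are the torsion-free modules of rank one. A module is \emph{balanced-projective} if it is projective with respect to all balanced sequences. For torsion-free modules, balanced-projective means the same as \emph{completely decomposable}, that is, a direct sum of rank-one torsion-free modules. Every module $M$ has a balanced-projective resolution: an exact complex $\cdots\to P_1\to P_0\to M\to0$ with all $P_i$ balanced-projective, whose short exact pieces are balanced. The functors $\operatorname{Bext}^n_R(M,-)$ are the cohomology of $\operatorname{Hom}_R(P_\bullet,-)$; as for $\operatorname{Ext}$, the comparison theorem shows that they do not depend on the resolution. The \emph{balanced-projective dimension} $\operatorname{bpd}(M)$ is the least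 length of such a resolution, or $\infty$ if no finite one exists.

Thus balanced sequences give a homological algebra in which the rank-one modules take over the role of $R$, and the completely decomposable modules take over the role of the free ones. If $0\to K\to P_0\to M\to 0$ is the first piece of a resolution, then $\operatorname{Bext}^1_R(M,K)=0$ makes it split. So $M$ is balanced-projective exactly when $\operatorname{Bext}^1_R(M,-)$ vanishes on all modules. A torsion-free module $M$ is a \emph{Butler module} if this is required only of torsion modules: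
\[
\operatorname{Bext}^1_R(M,T)=0\quad\text{for all torsion $R$-modules }T .
\]
The module on which one would like to test is the kernel $K$, and for torsion-free $M$ and completely decomposable $P_0$ this kernel is torsion-free. The Butler condition sees only its torsion quotients $K/F$. The problem is whether these retain enough information.

The simplest case is a discrete valuation ring. There every nonzero submodule of $Q$ is cyclic or equal to $Q$. If $M$ is torsion-free and reduced (has no nonzero divisible submodule), then $\operatorname{Hom}_R(U,M)=0$ unless $U\cong R$, so every epimorphism onto $M$ is balanced and $\operatorname{Bext}^1_R(M,T)=\operatorname{Ext}^1_R(M,T)$. The problem then reads: must $M$ be free if $\operatorname{Ext}^1_R(M,T)=0$ for all torsion $T$?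

The following facts are known. They serve here only as orientation; none is used in the proofs.
\begin{enumerate}
\item[(K1)] (Fuchs and Monari-Martinez \cite{FM}) A Butler module of rank at most $\aleph_1$ is completely decomposable.
\item[(K2)] For torsion-free $M$ the following are equivalent: $M$ is a Butler module with $\operatorname{bpd}(M)\le1$; $M$ is completely decomposable; $\operatorname{Bext}^1_R(M,T)=\operatorname{Bext}^2_R(M,T)=0$ for all torsion $T$.
\item[(K3)] For torsion-free $M$ and $n\ge1$, $\operatorname{bpd}(M)\le n$ if and only if $\operatorname{Bext}^{n+1}_R(M,T)=0$ for all torsion $T$.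
\end{enumerate}
They lead to the question answered in this paper.

\medskip
\noindent\textbf{Question.} \emph{Is a Butler module over a valuation domain balanced-projective, that is, completely decomposable, if it has finite balanced-projective dimension?}
\medskip

By (K1) and (K2) a counterexample would have large rank and dimension at least $2$, so one guesses a positive answer and tries induction on the dimension. This stalls at once. Let $M$ be a Butler module with $\operatorname{bpd}(M)\le n$, $n\ge2$, and let $0\to K\to P_0\to M\to0$ be balanced with $P_0$ completely decomposable. Since $\operatorname{Bext}^{k}_R(K,T)\cong\operatorname{Bext}^{k+1}_R(M,T)$ for $k\ge1$, fact (K3) gives $\operatorname{bpd}(K)\le n-1$. But to apply the inductive hypothesis to $K$ one must know that $K$ is a Butler module, that is, $\operatorname{Bext}^2_R(M,T)=0$ for all torsion $T$, and by (K2) this is already the conclusion. We do not use the dimension at all.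

\begin{theorem}\label{thm:main}
Let $M$ be a torsion-free module over a valuation domain $R$. There is a torsion module $T_M$, constructed from $M$, such that the following are equivalent:
\begin{enumerate}
\item[(1)] $M$ is completely decomposable;
\item[(2)] $M$ is a Butler module;
\item[(3)] $\operatorname{Bext}^1_R(M,T_M)=0$.
\end{enumerate}
In particular, every Butler module of finite balanced-projective dimension is completely decomposable, that is, balanced-projective.
\end{theorem}

The proof works in ZFC and puts no restriction on the rank of $M$. It starts from a balanced presentation $M=C/K$ with $C$ completely decomposable and takes $T_M=K/F$ for a free submodule $F$ placed at a controlled depth in $K$ (Section~\ref{sec:frames}). Condition (3) makes $C/F\to M$ split, which is a splitting of $C\to M$ up to errors in $F$. Section~\ref{sec:lifting} shows that the errors can be removed in countable rank: rank-one submodules lift to $C$, and pure submodules of countable rank are completely decomposable. Section~\ref{sec:quotients} shows that the approximate splitting passes to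 many quotients $M/M_X$, and Section~\ref{sec:proof} builds $M$ from these quotients in steps of countable rank, each of which splits.

If $R=Q$, all modules are vector spaces and the theorem holds with $T_M=0$. From now on $R\neq Q$.

\section{Torsion-free modules and $\operatorname{Bext}^1$}\label{sec:prelim}

\subsection*{Submodules of $Q$}
Any two cyclic submodules of $Q$ are comparable. Hence, for a submodule $J\subseteq Q$ and $q\in Q$,
\begin{equation}\label{eq:comp}
q\notin J\ \Longrightarrow\ J\subseteq qR ,
\end{equation}
because for $x\in J$ the inclusion $qR\subseteq xR$ is impossible. It follows that all submodules of $Q$ are comparable, and that $J=\bigcup_{a\in A}aR$ whenever the nonempty set $A$ generates $J$. For $0\ne b\in J$ the set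
\[
J_{\ge b}=\{a\in J: aR\supseteq bR\}
\]
generates $J$ and does not contain $0$. For $J\neq0$ put $E(J)=\{q\in Q:qJ\subseteq J\}$. This is a ring containing $R$; for example $E(aR)=R$ for $a\ne0$, and $E(Q)=Q$. The next lemma says that an element $v$ that is not invertible in $E(J)$ shrinks $J$ into a cyclic submodule of $J$.

\begin{lemma}\label{lem:shrink}
Let $0\ne J\subseteq Q$ and $0\ne v\in R$ with $v^{-1}\notin E(J)$. Then $vJ\subseteq tR$ for some $0\neq t\in J$.
\end{lemma}

\begin{proof}
If $vJ=J$, then $v^{-1}J=J$, contrary to the hypothesis. So there is $t\in J\setminus vJ$, and \eqref{eq:comp} gives $vJ\subseteq tR$.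
\end{proof}

\subsection*{Purity and divisibility}
For a torsion-free module $N$ write $QN=Q\otimes_RN\supseteq N$; the rank of $N$ is $\dim_QQN$. A homomorphism of torsion-free modules and its $Q$-linear extension are denoted by the same letter. A submodule $N'\subseteq N$ is \emph{pure} if $N/N'$ is torsion-free, equivalently $N'=N\cap QN'$. The \emph{pure hull} of any $N'\subseteq N$ is $N\cap QN'$, and the union of a chain of pure submodules is pure. For $x\in QN$ put
\[
\chi_N(x)=\{q\in Q: qx\in N\}.
\]
This nonzero submodule of $Q$ measures how divisible $x$ is in $N$. For $x\ne0$, $\chi_N(x)x=N\cap Qx$ is the rank-one pure submodule of $N$ on the line $Qx$, and $N$ is reduced if and only if $\chi_N(x)\ne Q$ for all $x\ne0$.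

\begin{lemma}\label{lem:balanced}
An epimorphism $\pi:C\to N$ of torsion-free modules gives a balanced sequence $0\to\ker\pi\to C\to N\to 0$ if and only if every $y\in QN$ has a preimage $w\in QC$ with $\chi_C(w)\supseteq\chi_N(y)$.
\end{lemma}

\begin{proof}
If $I\ne0$, then $J/I$ is torsion and $\operatorname{Hom}_R(J/I,N)=0$. For $0\neq J\subseteq Q$, the maps $J\to N$ are the maps $q\mapsto qy$ with $y\in QN$ and $J\subseteq\chi_N(y)$, and the lifts of such a map are the maps $q\mapsto qw$ with $\pi(w)=y$ and $J\subseteq\chi_C(w)$. All of them lift if and only if those with $J=\chi_N(y)$ do.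
\end{proof}

Let $C=\bigoplus_{i\in I}J_ie_i$ with $0\ne J_i\subseteq Q$ be completely decomposable. Then $QC=\bigoplus_iQe_i$, and $c=\sum c_ie_i$ lies in $C$ if and only if $c_i\in J_i$ for all $i$. So $\chi_C(c)=\bigcap_{c_i\ne0}c_i^{-1}J_i$ for $c\neq0$. For $X\subseteq I$ put $C_X=\bigoplus_{i\in X}J_ie_i=C\cap QC_X$, and let $\operatorname{supp}c=\{i:c_i\ne0\}$. The property of completely decomposable modules on which the proof rests is that a finite-dimensional affine subspace of $QC$ has a most divisible point.

\begin{lemma}\label{lem:best}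
Let $C$ be completely decomposable, $G\subseteq QC$ a finite-dimensional $Q$-subspace and $w_0\in QC$. There is $w^*\in w_0+G$ with $\chi_C(w)\subseteq\chi_C(w^*)$ for all $w\in w_0+G$.
\end{lemma}

\begin{proof}
Let $C=\bigoplus_IJ_ie_i$. We first show, by induction on $\dim G$, that $C=C_1\oplus C_{I'}$ for some $I'\subseteq I$ and some submodule $C_1$ with $QC_1=G$. For $G=0$ take $I'=I$. Otherwise let $0\ne g=\sum g_je_j\in G$. The finitely many modules $g_j^{-1}J_j$ with $g_j\neq0$ are comparable, so $\chi_C(g)=g_i^{-1}J_i$ for some $i$. For $c\in C$ we have $c_i/g_i\in\chi_C(g)$, so $(c_i/g_i)g\in C$, and $c-(c_i/g_i)g\in C$ has $i$-th coordinate $0$. Hence $C=\chi_C(g)g\oplus C''$ with $C''=C_{I\setminus\{i\}}$, and by the modular law $G=Qg\oplus G''$ with $G''=G\cap QC''$. The inductive hypothesis gives $C''=C_1''\oplus C_{I'}$ with $QC_1''=G''$; take $C_1=\chi_C(g)g\oplus C_1''$.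

Now $QC=G\oplus QC_{I'}$. Write $w_0=\gamma+w^*$ with $\gamma\in G$ and $w^*\in QC_{I'}$. Every $w\in w_0+G$ has the form $g+w^*$ with $g\in G$, and $qw\in C$ holds if and only if $qg\in C_1$ and $qw^*\in C_{I'}$. So $\chi_C(w)\subseteq\chi_C(w^*)$.
\end{proof}

Comparability is essential here. Over $\mathbb Z$, let $C=\mathbb Z[\frac12]e_1\oplus\mathbb Z[\frac13]e_2$, $G=\mathbb Q(e_1+e_2)$ and $w_0=e_1$. The coset contains $e_1$ and $-e_2$, so $\chi_C(w^*)$ would contain $\mathbb Z[\frac12]$ and $\mathbb Z[\frac13]$; but $\chi_C(w^*)$ lies in a rational multiple of one of these two groups, and such a multiple does not contain the other.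

\subsection*{Computing $\operatorname{Bext}^1$}
Let $0\to K\to C\xrightarrow{\pi}M\to0$ be balanced with $C$ completely decomposable. Continue it by a resolution $\cdots\to P_2\to P_1\to K\to0$. The kernel of $\operatorname{Hom}_R(P_1,T)\to\operatorname{Hom}_R(P_2,T)$ is $\operatorname{Hom}_R(K,T)$, so
\begin{equation}\label{eq:bext}
\operatorname{Bext}^1_R(M,T)=\operatorname{coker}\bigl(\operatorname{Hom}_R(C,T)\to\operatorname{Hom}_R(K,T)\bigr).
\end{equation}
We shall use this for $T=K/F$ and the canonical map $K\to K/F$.

\begin{lemma}\label{lem:split}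
Let $\pi:C\to M$ be an epimorphism with kernel $K$, and let $F\subseteq K$ be a submodule. The canonical map $K\to K/F$ extends to a homomorphism $g:C\to K/F$ if and only if the map $C/F\to M$ induced by $\pi$ has a right inverse $s:M\to C/F$.
\end{lemma}

\begin{proof}
Given $g$, the map $c\mapsto(c+F)-g(c)$ from $C$ to $C/F$ vanishes on $K$ and so defines $s$; it is a right inverse because $g(c)\in K/F$. Given $s$, put $g(c)=(c+F)-s(\pi(c))$.
\end{proof}

We regard $s(x)$ as a coset of $F$ in $C$ and write $z\in s(x)$ for a representative. Then $\pi(z)=x$, two elements of $s(x)$ differ by an element of $F$, and $rz+r'z'\in s(rx+r'x')$ for $z\in s(x)$, $z'\in s(x')$ and $r,r'\in R$.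

\section{An example of rank two}\label{sec:example}

The example below shows how a torsion module $K/F$ detects that a module is not completely decomposable, and that $F$ must be chosen with care.

Let $R=\mathbb Z_{(p)}$, so $Q=\mathbb Q$, and let $\alpha=\sum_{k\ge0}a_kp^k$ be an irrational $p$-adic integer with digits $a_k$. Put $\alpha_n=\sum_{k<n}a_kp^k$ and $\eta_n=p^{-n}(\alpha-\alpha_n)$. Let $M$ be the $R$-submodule of the $p$-adic integers generated by $1,\eta_0,\eta_1,\dots$. It is reduced and has rank two, with $QM=Q\oplus Q\alpha$. Since $\eta_n=a_n+p\eta_{n+1}$, the nonzero module $M/R$ equals $p(M/R)$, so by Nakayama's lemma $M$ is not finitely generated. A reduced completely decomposable $R$-module of rank two is free of rank two, so $M$ is not completely decomposable.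

Let $C$ be free on $e,y_0,y_1,\dots$, let $\pi(e)=1$, $\pi(y_n)=\eta_n$ and $K=\ker\pi$. As noted in the introduction, $\pi$ is balanced. For $i\ge1$ put
\[
f_i=p^iy_i-y_0+\alpha_ie\in K,\qquad \varphi_i(w)=p^{-i}\cdot(\text{the $y_i$-coordinate of } w)\quad(w\in QC).
\]
Then $\varphi_i(f_l)=\delta_{il}$ and $\varphi_i(C)=p^{-i}R$. The $f_i$ form a basis of $QK$: for $k\in QK$, the element $k-\sum\varphi_i(k)f_i$ lies in $QK\cap(Qe+Qy_0)$, which is $0$ because $1$ and $\alpha$ are independent. So with $F=\bigoplus_{i\ge1}Rf_i$ the module $K/F$ is torsion.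

We claim that $C/F\to M$ does not split, so that $\operatorname{Bext}^1_R(M,K/F)\ne0$ by \eqref{eq:bext} and Lemma~\ref{lem:split}. Suppose $s$ is a right inverse, and choose $u\in s(1)$ and $z_n\in s(\eta_n)$. For $m>n$ the element $\eta_n-p^{m-n}\eta_m=p^{-n}(\alpha_m-\alpha_n)$ is an integer, so
\[
z_n-p^{m-n}z_m\in Ru+F .
\]
Let $S$ be the finite set of $i\geq1$ with $\varphi_i(u)\ne0$. For $i\notin S$ we get $\varphi_i(z_n)-p^{m-n}\varphi_i(z_m)\in R$, and $\varphi_i(z_m)\in p^{-i}R$. Taking $m=n+i$ gives $\varphi_i(z_n)\in R$. Therefore $z_n'=z_n-\sum_{i\notin S}\varphi_i(z_n)f_i$ is again in $s(\eta_n)$, and its $y_i$-coordinate vanishes for all $i\ge1$ outside $S$. All $z'_n$ lie in $H=Re+Ry_0+\sum_{i\in S}Ry_i$, so $M=\pi(H)$ is finitely generated, a contradiction.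

By contrast, $C/pK\to M$ does split: $K$ is pure in $C$, so $K/pK\to C/pC$ is an injection of vector spaces over $R/pR$, and a retraction of it yields the map $g$ of Lemma~\ref{lem:split}. What distinguishes $F$ from $pK$ is that $F$ is diagonal in a basis read off by single coordinates of $C$.

Three features of the argument recur in general. The coefficients $\varphi_i$ are bounded on $C$. The differences $z_n-p^{m-n}z_m$ are controlled, modulo $F$, by finitely many fixed elements, here $u$. And once almost all coefficients have been removed, everything happens in a finite-dimensional space, where Lemma~\ref{lem:best} will replace finite generation. One feature does not generalize: we defeated the bound $p^{-i}$ by going $i$ steps further up the chain $R\subset p^{-1}R\subset\cdots$, which exhausts $Q$. Over a general valuation domain the chain exhausts some $J\subseteq Q$, and $J$ may be too short for this. A second mechanism is then needed, and it dictates the definition of a frame.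

\section{Frames and the test module}\label{sec:frames}

Every totally ordered set has a well-ordered cofinal subset. Applied to the chain $\{v^{-1}R:0\ne v\in R\}$, this gives a set $\mathcal V\subseteq R\setminus\{0\}$, fixed from now on, such that the modules $v^{-1}R$ $(v\in\mathcal V)$ are pairwise distinct, well-ordered by inclusion, and have union $Q$.

Let $0\ne J\subseteq Q$ and $v\in\mathcal V$. If $v^{-1}\in E(J)$, then $J$ is long compared with $v$: from any $a\in J$ one can climb to $av^{-1},av^{-2},\dots$ inside $J$. If $v^{-1}\notin E(J)$, then $J$ is short compared with $v$: it lies within one factor $v^{-1}$ of a suitable element. The well-ordering provides one element that serves for all such $v$.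

\begin{lemma}[Short case]\label{lem:anchor}
Every $0\ne J\subseteq Q$ contains an element $a_0\neq0$ such that $a_0^{-1}J\subseteq v^{-1}R$ for all $v\in\mathcal V$ with $v^{-1}\notin E(J)$.
\end{lemma}

\begin{proof}
If there is no such $v$, take any $0\neq a_0\in J$. Otherwise let $v_*$ be the one with $v_*^{-1}R$ least. By Lemma~\ref{lem:shrink} there is $0\ne a_0\in J$ with $v_*J\subseteq a_0R$, and then $a_0^{-1}J\subseteq v_*^{-1}R\subseteq v^{-1}R$.
\end{proof}

Such an $a_0$ is called an \emph{anchor} of $J$. With $R\setminus\{0\}$ in place of $\mathcal V$ the lemma fails. Suppose the maximal ideal $P$ of $R$ is not principal. Then $E(P)=R$, since $q\notin R$ gives $q^{-1}\in P$ and $qq^{-1}\notin P$. Given $0\ne a_0\in P$, choose $v\in P\setminus a_0R$. Then $v^{-1}\notin E(P)$ and $a_0/v\in P$, so $P\subseteq a_0v^{-1}R$ would make $P$ principal.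

The long case is the climbing argument of Section~\ref{sec:example}.

\begin{lemma}[Long case]\label{lem:long}
Let $0\ne J\subseteq Q$, let $A\subseteq J\setminus\{0\}$ generate $J$, and let $0\ne v\in R$ with $v^{-1}\in E(J)$. Let $\sigma_a\in Q$ $(a\in A)$ satisfy $a\sigma_a\in v^{-2}R$ for all $a\in A$, and $a(\sigma_a-\sigma_{a'})\in v^{-1}R$ whenever $aR\subseteq a'R$. Then $a\sigma_a\in v^{-1}R$ for all $a\in A$.
\end{lemma}

\begin{proof}
Suppose $\sigma_a\notin a^{-1}v^{-1}R$. Let $a'\in A$ with $a'R\supseteq aR$. Then $\sigma_{a'}\notin a^{-1}v^{-1}R$ as well, so \eqref{eq:comp} gives $a^{-1}v^{-1}\in\sigma_{a'}R\subseteq a'^{-1}v^{-2}R$, that is, $a'\in av^{-1}R$. The remaining $a'\in A$ lie in $aR\subseteq av^{-1}R$. So $J\subseteq av^{-1}R$, and equality holds because $av^{-1}\in J$. Then $E(J)=R$, so $v$ is a unit and $a\sigma_a\in v^{-2}R=v^{-1}R$, a contradiction.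
\end{proof}

The hypothesis $v^{-1}\in E(J)$ cannot be dropped: for $J=P$ not principal and $0\neq v\in P$, the constant family $\sigma_a=v^{-2}$ satisfies both conditions, and $a\sigma_a\notin v^{-1}R$ for $a\in P\setminus vR$.

Both lemmas end with a coefficient in $v^{-1}R$, and in the short case nothing better is available. So we want a basis $(f_i)$ of $QK$ for which errors $v_i^{-1}Rf_i$ are harmless, that is, lie in $K$, while the coefficients of elements of $C$ are bounded by $v_i^{-2}R$ with the same $v_i$.

\begin{definition}\label{def:frame}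
A \emph{frame} for a torsion-free module $N$ consists of an epimorphism $\pi:C\to N$ with $C$ completely decomposable and kernel $K$, and a family $(f_i,\varphi_i,v_i)_{i\in I_0}$ such that
\begin{enumerate}
\item[(F1)] $(f_i)_{i\in I_0}$ is a basis of $QK$;
\item[(F2)] the $\varphi_i:QC\to Q$ are $Q$-linear, $\varphi_i(f_l)=\delta_{il}$, and each $w\in QC$ is annihilated by all but finitely many $\varphi_i$;
\item[(F3)] $v_i\in\mathcal V$, $v_i^{-1}f_i\in K$ and $\varphi_i(C)\subseteq v_i^{-2}R$.
\end{enumerate}
Put $F=\bigoplus_iRf_i$ and $L=\bigoplus_iv_i^{-1}Rf_i$. The frame is \emph{split} if $C/F\to N$ has a right inverse $s$.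
\end{definition}

Every $k\in QK$ equals $\sum_i\varphi_i(k)f_i$, and
\[
F\subseteq L\subseteq K\subseteq\bigoplus_iv_i^{-2}Rf_i .
\]
The splitting is exact modulo $F$, the proofs lose accuracy down to $L$, and this is affordable because $L\subseteq C$. Since $QF=QK$, the module $K/F$ is torsion. Since $N$ is torsion-free, $K=C\cap QK$, and $QK$ is the kernel of $\pi:QC\to QN$.

\begin{lemma}\label{lem:frame}
Let $M$ be torsion-free and reduced. Then $M$ has a frame with $\pi:C=\bigoplus_{i\in I}J_ie_i\to M$ balanced, $I_0\subseteq I$, and $\varphi_i$ a scalar multiple of the $i$-th coordinate function for each $i\in I_0$.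
\end{lemma}

\begin{proof}
Let $(P_i)_{i\in I}$ be the family of all rank-one pure submodules of $M$. Choose $0\ne m_i\in P_i$ and put $J_i=\chi_M(m_i)$, so $P_i=J_im_i$. Let $C=\bigoplus_IJ_ie_i$ and $\pi(\sum c_ie_i)=\sum c_im_i$. For $0\ne y\in QM$ we have $M\cap Qy=P_i$ for some $i$, so $y=qm_i$, and $w=qe_i$ satisfies $\pi(w)=y$ and $\chi_C(w)=q^{-1}J_i=\chi_M(y)$. If $y\in M$, then $1\in\chi_C(w)$, so $\pi$ is onto, and it is balanced by Lemma~\ref{lem:balanced}.

Choose $I_1\subseteq I$ such that $(m_j)_{j\in I_1}$ is a basis of $QM$, and put $I_0=I\setminus I_1$. For $i\in I_0$, expanding $m_i$ in this basis gives $b_i\in QK\cap(e_i+QC_{I_1})$. If $w\in QK$ has coordinates $w_i$, then $w-\sum_{i\in I_0}w_ib_i\in QK\cap QC_{I_1}=0$. So the $b_i$ span $QK$, and they are independent because the $l$-th coordinate of $b_i$ is $\delta_{il}$ for $i,l\in I_0$.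

Fix $i\in I_0$. Since $M$ is reduced, $J_i\ne Q$, so $J_i\subseteq q_iR$ for some $q_i\in Q$ by \eqref{eq:comp}. Choose $0\ne p_i\in\chi_C(b_i)$ and $v_i\in\mathcal V$ with $q_ip_i^{-1}\in v_i^{-1}R$. Put $f_i=v_ip_ib_i$, and let $\varphi_i$ be $(v_ip_i)^{-1}$ times the $i$-th coordinate. Then (F1) and (F2) hold, $v_i^{-1}f_i=p_ib_i\in C\cap QK=K$, and $\varphi_i(C)=v_i^{-1}p_i^{-1}J_i\subseteq v_i^{-1}p_i^{-1}q_iR\subseteq v_i^{-2}R$.
\end{proof}

Reducedness is used only for the bound on $\varphi_i(C)$: if $J_i=Q$, then $\varphi_i(C)=Q$. It costs nothing. A torsion-free divisible module is a $Q$-vector space, hence injective and completely decomposable. So a torsion-free $M$ is $D\oplus M'$, where $D$ is its largest divisible submodule and $M'$ is reduced. Adding the resolution $0\to D\to D\to0$ to a resolution of $M'$ shows $\operatorname{Bext}^1_R(M,-)\cong\operatorname{Bext}^1_R(M',-)$.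

\begin{definition}\label{def:test}
For torsion-free $M=D\oplus M'$ as above, the \emph{test module} is $T_M=K/F$, formed from a frame for $M'$ as in Lemma~\ref{lem:frame}.
\end{definition}

\section{Lifting in a split frame}\label{sec:lifting}

In this section $N$ is a torsion-free module, not necessarily reduced, with a split frame in the notation of Definition~\ref{def:frame}. We do not assume that $\pi$ is balanced; this will be proved.

\subsection*{Gluing}
To lift a map $J\to N$ we first lift it on each cyclic submodule $aR\subseteq J$, obtaining $w_a\in QC$ with $aw_a\in C$. The $w_a$ vary with $a$, possibly in infinitely many directions $f_i$, and we need a single $w^*$ with $Jw^*\subseteq C$. The next lemma gives conditions under which all but finitely many directions can be discarded. It does not involve $s$.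

\begin{lemma}\label{lem:glue}
Let $0\ne J\subseteq Q$ have anchor $a_0$, and let $A\subseteq J\setminus\{0\}$ generate $J$. Let $G\subseteq QC$ be a finite-dimensional subspace, and let $w_0$ and $w_a$ $(a\in A)$ be elements of $QC$ such that
\begin{enumerate}
\item[(G1)] $aw_a\in C$ for all $a\in A$;
\item[(G2)] $a(w_a-w_{a'})\in G+L$ whenever $a,a'\in A$ and $aR\subseteq a'R$;
\item[(G3)] $a_0(w_a-w_0)\in G+F$ for all $a\in A$.
\end{enumerate}
Then there is $w^*\in w_0+G+QK$ with $J\subseteq\chi_C(w^*)$.
\end{lemma}

\begin{proof}
By (F2) the set $S$ of $i\in I_0$ for which $\varphi_i$ does not vanish on $G+Qw_0$ is finite. Fix $i\in I_0\setminus S$ and put $\sigma_{a,i}=\varphi_i(w_a)$. Applying $\varphi_i$ to (G1), (G2), (G3) gives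
\[
a\sigma_{a,i}\in v_i^{-2}R,\qquad a(\sigma_{a,i}-\sigma_{a',i})\in v_i^{-1}R\ \ (aR\subseteq a'R),\qquad a_0\sigma_{a,i}\in R .
\]
If $v_i^{-1}\in E(J)$, the first two relations and Lemma~\ref{lem:long} give $a\sigma_{a,i}\in v_i^{-1}R$. If $v_i^{-1}\notin E(J)$, then $a\sigma_{a,i}=(a/a_0)(a_0\sigma_{a,i})\in a_0^{-1}J\subseteq v_i^{-1}R$ by the third relation and Lemma~\ref{lem:anchor}. Hence
\[
w'_a=w_a-\sum_{i\in I_0\setminus S}\sigma_{a,i}f_i
\]
satisfies $aw_a'\in aw_a+L\subseteq C$. By (G3), $w_a=w_0+\gamma+k$ with $\gamma\in G$ and $k\in QK$, and $\varphi_i(k)=\sigma_{a,i}$ for $i\notin S$. So $w'_a\in w_0+G'$, where $G'=G+\sum_{i\in S}Qf_i$ is finite-dimensional and independent of $a$. Lemma~\ref{lem:best} gives $w^*\in w_0+G'$ with $a\in\chi_C(w'_a)\subseteq\chi_C(w^*)$ for all $a\in A$, and $A$ generates $J$.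
\end{proof}

\subsection*{Rank one}

\begin{proposition}\label{prop:rankone}
Every $y\in QN$ has a preimage $w\in QC$ with $\chi_C(w)\supseteq\chi_N(y)$. In other words, $\pi$ is balanced.
\end{proposition}

\begin{proof}
Let $J=\chi_N(y)$ with anchor $a_0$, and let $A=J_{\ge a_0}$. For $a\in A$ choose $z_a\in s(ay)$ and put $w_a=a^{-1}z_a$, so $\pi(w_a)=y$ and $aw_a\in C$. If $aR\subseteq a'R$, then $z_a$ and $(a/a')z_{a'}$ both lie in $s(ay)$, so $a(w_a-w_{a'})\in F$. With $G=0$ and $w_0=w_{a_0}$ this gives (G2) and (G3). Lemma~\ref{lem:glue} yields $w\in w_0+QK$ with $J\subseteq\chi_C(w)$, and $\pi(w)=y$.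
\end{proof}

To go from rank $m$ to rank $m+1$, we lift an element $y$ modulo a completely decomposable pure submodule $N'$ of rank $m$. The approximations $ax_a\in N$ now differ by elements of $N'$, so the $w_a$ differ by values of $s$ on $N'$. For (G2) these values must lie in a fixed finite-dimensional space modulo $L$, although $N'$ need not be finitely generated. The next lemma secures this: on a rank-one submodule, $s$ agrees with a $Q$-linear lift up to $L$.

\begin{lemma}\label{lem:linear}
For every $n\in QN$ there is $c\in QC$ with $\pi(c)=n$ and $s(tn)\subseteq tc+L$ for all $t\in\chi_N(n)$.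
\end{lemma}

\begin{proof}
Let $J=\chi_N(n)$ with anchor $t_0$. By Proposition~\ref{prop:rankone} there is $c_0\in QC$ with $\pi(c_0)=n$ and $Jc_0\subseteq C$. For $0\ne t\in J$ choose $z_t\in s(tn)$. Then $z_t-tc_0$ lies in $C$ and is annihilated by $\pi$, so it lies in $K$, and
\[
z_t-tc_0=\sum_it\sigma_{t,i}f_i,\qquad \sigma_{t,i}=\varphi_i(t^{-1}z_t-c_0),\qquad t\sigma_{t,i}\in v_i^{-2}R .
\]
If $tR\subseteq t'R$, then $z_t-(t/t')z_{t'}\in F$, so $t(\sigma_{t,i}-\sigma_{t',i})\in R$. Let $I'$ be the set of $i$ with $v_i^{-1}\notin E(J)$, and put $c=c_0+\sum_{i\in I'}\sigma_{t_0,i}f_i$, a finite sum. Then $\pi(c)=n$ and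
\[
z_t-tc=\sum_{i\notin I'}t\sigma_{t,i}f_i+\sum_{i\in I'}t(\sigma_{t,i}-\sigma_{t_0,i})f_i .
\]
For $i\notin I'$, Lemma~\ref{lem:long} with $A=J\setminus\{0\}$ gives $t\sigma_{t,i}\in v_i^{-1}R$. For $i\in I'$ there are two cases. If $tR\subseteq t_0R$, then $t(\sigma_{t,i}-\sigma_{t_0,i})\in R$. If $tR\supseteq t_0R$, then $t(\sigma_{t,i}-\sigma_{t_0,i})\in(t/t_0)R\subseteq t_0^{-1}J\subseteq v_i^{-1}R$. So $z_t-tc\in L$, and $s(tn)=z_t+F\subseteq tc+L$. For $t=0$ the claim is $F\subseteq L$.
\end{proof}

\subsection*{Finite rank}
Condition (G3) asks for accuracy modulo $F$, but only at the single level $a_0$. It will hold if the differences $a_0(x_a-x_b)$ stay in one finitely generated submodule of $N'$, as they stayed in $R\cdot1$ in Section~\ref{sec:example}. This can be arranged in any torsion-free module. For each summand $J_jn_j$ of $N'$, either the $j$-th coordinate of $x_a$ can be frozen, or passing from a higher level $b$ down to $a_0$ shrinks $J_j$ into a cyclic submodule.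

For the next two statements let $N'=\bigoplus_{j=1}^mJ_jn_j$ be a pure submodule of $N$, where $0\ne J_j\subseteq Q$ and $0\ne n_j\in QN$. Let $y\in QN$ and
\[
J_0=\{q\in Q:qy\in N+QN'\}.
\]
This is the nonzero module $\chi_{N/N'}(y+QN')$.

\begin{lemma}\label{lem:osc}
Let $0\ne a_0\in J_0$. There are $b\in J_0$ with $bR\supseteq a_0R$, elements $t_j\in J_j$, and elements $x_a\in y+QN'$ for $a\in A=(J_0)_{\ge b}$, such that $ax_a\in N$ and $a_0(x_a-x_b)\in\sum_jRt_jn_j$ for all $a\in A$.
\end{lemma}

\begin{proof}
Let $Y$ be the set of $j$ with $J_0\not\subseteq a_0E(J_j)$. For $j\in Y$ choose $\beta_j\in J_0\setminus a_0E(J_j)$. By \eqref{eq:comp}, $a_0\in\beta_jR$, so $0\ne a_0/\beta_j\in R$, and $\beta_j/a_0\notin E(J_j)$. Lemma~\ref{lem:shrink} gives $t_j\in J_j$ with $(a_0/\beta_j)J_j\subseteq t_jR$. For $j\notin Y$ put $t_j=0$. Let $b$ be the element among $a_0$ and the $\beta_j$ that generates the largest cyclic module.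

For $a\in A$ choose $x'_a=y+\sum_j\tau_{a,j}n_j$ with $\tau_{a,j}\in Q$ and $ax'_a\in N$; this is possible by the definition of $J_0$. Since $b/a\in R$ and $N'$ is pure,
\[
b(x'_a-x'_b)=(b/a)\,ax'_a-bx'_b\in N\cap QN'=N',
\]
so $b(\tau_{a,j}-\tau_{b,j})\in J_j$ for all $j$. For $j\notin Y$ we have $a/b=(a/a_0)(a_0/b)\in E(J_j)$, so even $a(\tau_{a,j}-\tau_{b,j})\in J_j$. Put
\[
x_a=y+\sum_{j\in Y}\tau_{a,j}n_j+\sum_{j\notin Y}\tau_{b,j}n_j .
\]
Then $a(x'_a-x_a)\in N'$, so $ax_a\in N$. Finally $a_0(x_a-x_b)=\sum_{j\in Y}a_0(\tau_{a,j}-\tau_{b,j})n_j$, and for $j\in Y$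
\[
a_0(\tau_{a,j}-\tau_{b,j})\in(a_0/b)J_j=(a_0/\beta_j)(\beta_j/b)J_j\subseteq(a_0/\beta_j)J_j\subseteq t_jR. \qedhere
\]
\end{proof}

\begin{proposition}\label{prop:step}
There is $w^*\in QC$ with $\pi(w^*)\in y+QN'$ and $J_0\subseteq\chi_C(w^*)$.
\end{proposition}

\begin{proof}
Let $a_0$ be an anchor of $J_0$, and take $b$, $t_j$, $A$, $x_a$ from Lemma~\ref{lem:osc}. Choose $c_j$ for $n_j$ as in Lemma~\ref{lem:linear}, choose $u_j\in s(t_jn_j)$, and let $G$ be the $Q$-span of $c_1,\dots,c_m,u_1,\dots,u_m$. Then $\pi(G)\subseteq QN'$. For $a\in A$ choose $z_a\in s(ax_a)$ and put $w_a=a^{-1}z_a$; let $w_0=w_b$. Condition (G1) holds.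

Let $aR\subseteq a'R$ with $a,a'\in A$. Then $a(x_a-x_{a'})=ax_a-(a/a')a'x_{a'}\in N\cap QN'=N'$; write it as $\sum_jd_jn_j$ with $d_j\in J_j\subseteq\chi_N(n_j)$. The element $a(w_a-w_{a'})=z_a-(a/a')z_{a'}$ belongs to $s(\sum_jd_jn_j)\subseteq\sum_jd_jc_j+L$. This is (G2).

Let $a\in A$ and write $a_0(x_a-x_b)=\sum_jr_jt_jn_j$ with $r_j\in R$. Since $a_0/a$ and $a_0/b$ lie in $R$, the element $a_0(w_a-w_b)=(a_0/a)z_a-(a_0/b)z_b$ belongs to $s(\sum_jr_jt_jn_j)=\sum_jr_ju_j+F$. This is (G3).

Lemma~\ref{lem:glue} gives $w^*\in w_b+G+QK$ with $J_0\subseteq\chi_C(w^*)$, and $\pi(w^*)\in x_b+QN'=y+QN'$.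
\end{proof}

\begin{corollary}\label{cor:countable}
Every pure submodule of $N$ of countable rank is completely decomposable.
\end{corollary}

\begin{proof}
Let $P$ be such a submodule, let $y_1,y_2,\dots$ be a finite or countable basis of $QP$, and put $N_k=N\cap(Qy_1+\dots+Qy_k)$. The $N_k$ are pure in $N$, $N_0=0$, and their union is $N\cap QP=P$. It suffices to show that if $N'=N_k$ is completely decomposable, then $N_{k+1}=N'\oplus B$ with $B$ of rank one.

Apply Proposition~\ref{prop:step} to $N'$ and $y=y_{k+1}$, and put $y^*=\pi(w^*)\in y+QN'$. Then $J_0y^*=\pi(J_0w^*)\subseteq N\cap QN_{k+1}=N_{k+1}$, and $QN_{k+1}=QN'\oplus Qy^*$. Let $x=n+qy^*\in N_{k+1}$ with $n\in QN'$ and $q\in Q$. Then $qy\in N+QN'$, so $q\in J_0$ and $qy^*\in N_{k+1}$; hence $n\in N\cap QN'=N'$. Thus $N_{k+1}=N'\oplus J_0y^*$.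
\end{proof}

\section{Split frames on quotients}\label{sec:quotients}

To reach arbitrary rank we must apply Section~\ref{sec:lifting} not only to $M$ but to quotients $M/M_X$, where $M_X$ is the part already decomposed. We show that the split frame descends to $M/M_X$ when $M_X$ comes from a set $X$ of coordinates that is stable under all the data, and that such sets can be enlarged in countable steps.

In this section $M$ is torsion-free and reduced, with a frame as in Lemma~\ref{lem:frame}, and $g:C\to K/F$ is a homomorphism extending the canonical map on $K$. For $S\subseteq I_0$ let $K(S)=K\cap\bigoplus_{l\in S}Qf_l$. The summands $J_ie_i$ need not be countably generated, so the following needs proof.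

\begin{lemma}\label{lem:support}
For each $i\in I$ there is a countable set $S_i\subseteq I_0$ with $g(J_ie_i)\subseteq(K(S_i)+F)/F$.
\end{lemma}

\begin{proof}
Put $J=J_i$. For $0\ne a\in J$ choose $k_a\in K$ with $g(ae_i)=k_a+F$. If $J$ is generated by countably many $a_n\ne0$, let $S_i$ be the set of $l$ with $\varphi_l(k_{a_n})\ne0$ for some $n$.

Suppose $J$ is not countably generated. Then a countable subset of $J$ generates a proper submodule, so by \eqref{eq:comp} it lies in $aR$ for some $a\in J$. Put $\sigma_{a,l}=\varphi_l(a^{-1}k_a)$. If $aR\subseteq a'R$, then $k_a-(a/a')k_{a'}\in F$, so $a(\sigma_{a,l}-\sigma_{a',l})\in R$. Let $S_i$ be the set of $l$ for which some $a_l$ satisfies $a_l\sigma_{a_l,l}\notin R$. For such $l$ and $aR\supseteq a_lR$ we get $a_l\sigma_{a,l}\notin R$, so $\varphi_l(k_a)\ne0$. If $S_i$ contained infinitely many distinct $l_1,l_2,\dots$, we could choose $a\in J$ with $a_{l_n}\in aR$ for all $n$, and $\varphi_{l_n}(k_a)\neq0$ for all $n$ would contradict (F2). So $S_i$ is finite. For every $a$ the element $\sum_{l\notin S_i}a\sigma_{a,l}f_l$ lies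 in $F$, and subtracting it from $k_a$ leaves a representative of $g(ae_i)$ in $K(S_i)$.
\end{proof}

Fix the sets $S_i$. Call $X\subseteq I$ \emph{closed} if $S_i\subseteq X$ for all $i\in X$, and $\operatorname{supp}f_i\subseteq X$ for all $i\in X\cap I_0$. The empty set and unions of closed sets are closed. Every countable $Z\subseteq I$ lies in a countable closed set: adjoin the countably many indices required by the elements of $Z$, and repeat this $\omega$ times. Taking the union with a closed set $X$, we see:
\begin{equation}\label{eq:closed}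
\text{for $X$ closed and $Z$ countable there is a closed $X'\supseteq X\cup Z$ with $X'\setminus X$ countable.}
\end{equation}
Put $M_X=\pi(C_X)$.

\begin{lemma}\label{lem:quotient}
Let $X$ be closed and $M_X$ pure in $M$. Put $\bar M=M/M_X$ and $\bar C=C_{I\setminus X}$, and let $\bar\pi:\bar C\to\bar M$ be the restriction of $\pi$ followed by $M\to\bar M$. Then $\bar\pi$ is the epimorphism of a split frame for $\bar M$.
\end{lemma}

\begin{proof}
Purity makes $\bar M$ torsion-free, as Definition~\ref{def:frame} requires. Let $\rho:QC\to Q\bar C$ delete the coordinates in $X$. As $C=C_X\oplus\bar C$, the map $\bar\pi$ is onto, and its kernel is $\bar K=\bar C\cap(K+C_X)=\rho(K)$. For $i\in I_0\setminus X$ put $\bar f_i=\rho(f_i)$, let $\bar\varphi_i$ be the restriction of $\varphi_i$ to $Q\bar C$, and keep $v_i$. Since $\varphi_i$ is a multiple of the $i$-th coordinate and $i\notin X$, we have $\bar\varphi_i\rho=\varphi_i$. So $\bar\varphi_i(\bar f_l)=\delta_{il}$, which gives (F2) and the independence of the $\bar f_i$. For $l\in X\cap I_0$ we have $\rho(f_l)=0$ because $X$ is closed.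 So the $\bar f_i$ span $\rho(QK)=Q\bar K$, and $\bar F=\bigoplus_iR\bar f_i$ equals $\rho(F)$. Condition (F3) holds because $v_i^{-1}\bar f_i\in\rho(K)$ and $\bar C\subseteq C$.

Let $\rho_*:K/F\to\bar K/\bar F$ be induced by $\rho$. For $i\in X$ we have $S_i\subseteq X\cap I_0$, so $\rho(K(S_i))=0$, and Lemma~\ref{lem:support} gives $\rho_*g(J_ie_i)=0$. Thus $\rho_*g$ vanishes on $C_X$. Let $\bar g$ be its restriction to $\bar C$. For $k\in K$ we have $k-\rho(k)\in C_X$, so $\bar g(\rho(k))=\rho_*g(k)=\rho(k)+\bar F$. Hence $\bar g$ extends the canonical map $\bar K\to\bar K/\bar F$, and the frame is split by Lemma~\ref{lem:split}.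
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

A completely decomposable module is balanced-projective by the definition of balanced sequences, so it is its own resolution and $\operatorname{Bext}^1_R(M,-)=0$. This gives (1)$\Rightarrow$(2), and (2)$\Rightarrow$(3) holds because $T_M$ is torsion.

Assume (3). With $M=D\oplus M'$ as in Definition~\ref{def:test}, we have $\operatorname{Bext}^1_R(M',T_M)=0$ and $D$ is completely decomposable, so we may assume that $M$ is reduced. The frame defining $T_M=K/F$ has $\pi$ balanced, so by \eqref{eq:bext} the canonical map $K\to K/F$ extends to $g:C\to K/F$. This is the only use of (3). We are in the setting of Section~\ref{sec:quotients}. Call $X\subseteq I$ \emph{good} if it is closed and $M_X$ is pure in $M$.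

\begin{lemma}\label{lem:successor}
Let $X$ be good and $i\in I\setminus X$. There is a good set $X'\supseteq X\cup\{i\}$ with $M_{X'}=M_X\oplus B$ and $B$ completely decomposable.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:quotient}, Proposition~\ref{prop:rankone} and Corollary~\ref{cor:countable} apply to $\bar\pi:\bar C\to\bar M=M/M_X$. We must make $X'$ closed and $M_{X'}$ pure at the same time, with $X'\setminus X$ countable, so we alternate between the two tasks. A pure hull of countable rank over $M_X$ need not be countably generated over $M_X$; it is covered by countably many new coordinates because its rank-one summands lift to elements of $Q\bar C$, which have finite support.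

By \eqref{eq:closed} choose a closed $X^1\supseteq X\cup\{i\}$ with $X^1\setminus X$ countable. Suppose $X^k\supseteq X$ is closed with $X^k\setminus X$ countable, and let $N^k$ be the pure hull of $M_{X^k}$ in $M$. Then $N^k/M_X$ is pure in $\bar M$, since the quotient is $M/N^k$. It has countable rank, since its $Q$-span is spanned by the $\bar\pi(e_l)$ with $l\in X^k\setminus X$. By Corollary~\ref{cor:countable}, $N^k/M_X=\bigoplus_lJ^{(l)}y_l$ with countably many summands, where $0\neq J^{(l)}\subseteq Q$ and $y_l\in Q\bar M$. By Proposition~\ref{prop:rankone} there are $w_l\in Q\bar C$ with $\bar\pi(w_l)=y_l$ and $J^{(l)}w_l\subseteq\bar C$. By \eqref{eq:closed} choose a closed $X^{k+1}\supseteq X^k\cup\bigcup_l\operatorname{supp}w_l$ with $X^{k+1}\setminus X$ countable. Then $J^{(l)}w_l\subseteq C\cap QC_{X^{k+1}}=C_{X^{k+1}}$. The module $M_X+\sum_l\pi(J^{(l)}w_l)$ contains $M_X$ and has image $N^k/M_X$ in $\bar M$, so it equals $N^k$. Hence $M_{X^k}\subseteq N^k\subseteq M_{X^{k+1}}$.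

Put $X'=\bigcup_kX^k$. It is closed, and $M_{X'}=\bigcup_kM_{X^k}=\bigcup_kN^k$ is pure in $M$. As $X'\setminus X$ is countable, $M_{X'}/M_X$ is pure of countable rank in $\bar M$, so it is a direct sum of rank-one modules $J'y'$ by Corollary~\ref{cor:countable}. For each summand, Proposition~\ref{prop:rankone} gives $w'\in Q\bar C$ with $\bar\pi(w')=y'$ and $J'w'\subseteq\bar C\subseteq C$. The map $qy'\mapsto\pi(qw')$ lifts the inclusion $J'y'\to\bar M$ to $M$, and its image lies in the preimage $M_{X'}$ of $M_{X'}/M_X$. Together these maps split $M_{X'}\to M_{X'}/M_X$, so $M_{X'}=M_X\oplus B$ with $B\cong M_{X'}/M_X$.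
\end{proof}

Define good sets $X_\nu$ by transfinite recursion. Let $X_0=\emptyset$, so $M_{X_0}=0$. If $X_\nu\ne I$, let $X_{\nu+1}\supsetneq X_\nu$ be given by Lemma~\ref{lem:successor}, with $M_{X_{\nu+1}}=M_{X_\nu}\oplus B_\nu$. At a limit ordinal $\nu$ let $X_\nu=\bigcup_{\mu<\nu}X_\mu$; it is closed, and $M_{X_\nu}=\bigcup_{\mu<\nu}M_{X_\mu}$ is pure as the union of a chain of pure submodules. By induction, $M_{X_\nu}=\bigoplus_{\mu<\nu}B_\mu$. The chain is strictly increasing, so $X_\nu=I$ for some $\nu$, and then $M=\pi(C)=\bigoplus_{\mu<\nu}B_\mu$ is completely decomposable. This proves (3)$\Rightarrow$(1). The last assertion of the theorem is a special case of (2)$\Rightarrow$(1), and it answers the Question affirmatively. \qed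

\begin{thebibliography}{9}
\bibitem{FM} Fuchs and Monari-Martinez, theorem that a Butler module of rank at most $\aleph_1$ over a valuation domain is completely decomposable.
\end{thebibliography}
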